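\title{Smooth graphs of least area fitted to small data}

\begin{abstract}
For a map $u$ from a ball $B\subset\mathbf R^n$ to $\mathbf R^k$, consider the sum of the $n$-dimensional area of its graph and the $L^1$ distance from $u$ to a given map $f$. We prove that there is a constant $\sigma(n,k)>0$, independent of the ball, such that this sum attains its minimum over $C^1(B)^k$ whenever $|f|\le\sigma(n,k)$. This confirms a conjecture. The same holds for arbitrary $f\in L^1(B)^k$ if the radius of the ball is small. The area integrand is not convex when $n,k\ge2$; we minimize a convex functional close to the Dirichlet integral, prove that a minimizer has small gradient up to the boundary, and use the fact that at small gradients the area integrand lies globally above its tangent planes. For $n=1$ we show that the minimum on $(-R,R)$ is attained for all $f$ with $|f|\le\sigma$ if and only if $R<1$ or $\sigma<1$. In every dimension the constant $\sigma(n,k)$ cannot exceed $1$.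
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Let $n,k\ge1$. For a $k\times n$ matrix $p$ let
\[
\varphi(p)=\Big(1+\sum(\text{minors of }p\text{ of every order})^2\Big)^{1/2}.
\]
If $A\subset\mathbf R^n$ is open and $u\in C^1(A)^k$, then $\int_A\varphi(\nabla u)\,dx$ is the $n$-dimensional area of the graph of $u$. Indeed the Jacobian matrix of $x\mapsto(x,u(x))$ is the identity stacked on $\nabla u$; up to sign, its $n\times n$ minors are the minors of $\nabla u$ of all orders (order $0$ contributing $1$), and by the Cauchy--Binet formula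
\begin{equation}\label{eq:CB}
\varphi(p)^2=\det(I_n+p^Tp)=1+|p|^2+Q(p),
\end{equation}
where $|p|$ is the Euclidean norm and $Q\ge0$ is the sum of the squares of the minors of order at least $2$.

Let $B$ be an open ball and $f\colon B\to\mathbf R^k$ a given map. We ask for a graph that has small area and stays close to $f$, that is, we minimize
\[
J(u)=\int_B\big(\varphi(\nabla u)+|u-f|\big)\,dx,\qquad u\in C^1(B)^k .
\]
The following was posed as a conjecture in \cite{Book}.

\medskip
\noindent\textbf{Conjecture.} \emph{There is a function $\sigma\colon\mathbf N^2\to\mathbf R$ with $\sigma(n,k)>0$ for all $n,k\ge1$ such that, if $B\subset\mathbf R^n$ is an open ball, $f\in L^\infty(B)^k$ and $|f(x)|\le\sigma(n,k)$ for every $x$, then the infimum of $J$ over $C^1(B)^k$ is attained by some $u\in C^1(B)^k$.}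
\medskip

\noindent\textbf{What to expect.} The area term favors constants and the distance term pulls $u$ toward $f$. The distance term grows only linearly, and so does $\varphi$ on matrices of rank one, where $\varphi(p)=\sqrt{1+|p|^2}$. A steep transition of one component of $u$ across a thin layer around a hypersurface therefore costs, to leading order, only its height times the area of the hypersurface, and minimizing sequences may converge to a map with jumps, which is not in $C^1$. On the other hand, the pull toward $f$ has bounded strength: the derivative of $y\mapsto|y-f|$ has norm at most $1$. For $n=k=1$ this means that a minimizing graph has curvature at most $1$. It is horizontal at the end points of the interval, because the values there are free. To turn from horizontal to vertical with curvature at most $1$, a plane curve must travel at least a distance $1$ horizontally and at least $1$ vertically, the extreme case being a quarter of a unit circle. If $|f|\le\sigma<1$, a minimizer with values in $[-\sigma,\sigma]$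 has no room for this: becoming vertical and horizontal again would need height $2$. So small data should give smooth minimizers, on balls of any size.

In higher dimensions there are two obstacles. First, $\varphi$ is not convex if $n,k\ge2$. For example, with $2\times2$ blocks padded by zeros,
\begin{equation}\label{eq:nonconvex}
\varphi\begin{pmatrix}t&0\\0&t\end{pmatrix}=1+t^2>\sqrt{1+4t^2}=\tfrac12\,\varphi\begin{pmatrix}2t&0\\0&0\end{pmatrix}+\tfrac12\,\varphi\begin{pmatrix}0&0\\0&2t\end{pmatrix}\qquad(t^2>2).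
\end{equation}
Second, we need a gradient bound up to the boundary for a vector-valued minimizer, and the elementary one-dimensional argument does not carry over. Both obstacles are overcome by working near gradient $0$.

\begin{theorem}\label{thm:main}
For all $n,k\ge1$ there are $\eta_0,C_3>0$, depending only on $n,k$, such that the following holds. Let $B\subset\mathbf R^n$ be an open ball of radius $R>0$, and suppose that either
\begin{enumerate}
\item[(a)] $f\in L^\infty(B)^k$ and $|f|\le\sigma$ a.e., where $0<\sigma\le\eta_0^2$ ($R$ is arbitrary), or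
\item[(b)] $R\le\eta_0$ and $f\in L^1(B)^k$ is arbitrary.
\end{enumerate}
Then $J$ attains its infimum over $C^1(B)^k$ at some $u\in C^{1,1/2}(\overline B)^k$. Moreover $|\nabla u|\le C_3R$, and in case \textup{(a)} also $|\nabla u|\le C_3\sqrt\sigma$. This $u$ also minimizes $J$ among all $v\in W^{1,1}(B)^k$, and every minimizer in $W^{1,1}(B)^k$ equals $u$ plus a constant vector.
\end{theorem}

The conjecture follows, with $\sigma(n,k)=\eta_0(n,k)^2$ for $n,k\ge1$. The other two results, not needed for it, bound the admissible constants.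

\begin{theorem}\label{thm:one}
Let $n=1$, $k\ge1$ and $R,\sigma>0$. The minimum of $J$ over $C^1((-R,R))^k$ is attained for every $f$ with $|f|\le\sigma$ if and only if $R<1$ or $\sigma<1$. Hence the values of $\sigma(1,k)$ admissible in the conjecture are exactly those in $(0,1)$.
\end{theorem}

\begin{theorem}\label{thm:upper}
Let $n,k\ge1$. For every $\sigma>1$ there are a ball $B\subset\mathbf R^n$ and an $f$ with $|f|\le\sigma$ such that $J$ has no minimizer in $C^1(B)^k$. Hence necessarily $\sigma(n,k)\le1$.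
\end{theorem}

The exact threshold for $n\ge2$ is not determined here.

\medskip
\noindent\textbf{The method.} Replace $\varphi$ by a convex integrand $\psi$ of quadratic growth that agrees with $\varphi$ near the origin. The convex problem has a minimizer $u$, together with a bounded ``dual'' map $g$, $|g|\le1$, such that $\operatorname{div}\psi'(\nabla u)=g$ (Section~\ref{sec:convex}). If $\nabla u$ turns out to lie where $\psi'=\varphi'$, and if the tangent planes of $\varphi$ at those gradients lie below $\varphi$ \emph{everywhere}, then the pair $(u,g)$ certifies that $u$ minimizes $J$. Section~\ref{sec:one} carries this out by hand for $n=1$. In general the key estimate, for $|f|\le\sigma$ and with $c,C$ depending only on $n,k$, is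
\[
|\nabla u|\le C\Big(\frac{\sigma}{\rho}+\rho\Big)\qquad(0<\rho\le cR),
\]
the interpolation inequality one expects from $|u|\le\sigma$ and $|\Delta u|\lesssim1$; its best choice $\rho=\sqrt\sigma$ explains the bound $\sqrt\sigma$ in Theorem~\ref{thm:main}. It is obtained by making $\psi$ close to the Dirichlet integrand (Section~\ref{sec:integrand}), removing the boundary by inversion in $\partial B$ (Section~\ref{sec:reflection}), and comparing with harmonic functions (Section~\ref{sec:gradient}). Section~\ref{sec:proof} combines these, and Section~\ref{sec:large} treats large data.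

\medskip
\noindent\textbf{Conventions.} By translation, $B=B_R=\{|x|<R\}$. Maps $f$ are measurable. Matrices in $\mathbf R^{k\times n}$ carry the inner product $p:q$ with norm $|p|$, primes on integrands denote gradients in $p$, and $D^2$ the Hessian, measured in operator norm. We use that $C^\infty(\overline B)$ is dense in $W^{1,1}(B)$ and $W^{1,2}(B)$, and the Poincar\'e inequality $\|w\|_{L^2(B_r)}\le Cr\|\nabla w\|_{L^2(B_r)}$ for $w\in W^{1,2}(B_r)$ of mean zero and for $w\in W^{1,2}_0(B_r)$. The letter $C$ denotes constants, possibly different at each occurrence, that depend only on $n,k$.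

\section{Convex problems and the return to \texorpdfstring{$J$}{J}}\label{sec:convex}

\begin{proposition}\label{prop:convex}
Let $\psi\in C^1(\mathbf R^{k\times n})$ be convex with
\begin{equation}\label{eq:growth}
\psi(p)\ge1+\alpha|p|^2,\qquad|\psi'(p)|\le\beta|p|
\end{equation}
for some $\alpha,\beta>0$, let $f\in L^1(B)^k$, and put $J_\psi(u)=\int_B(\psi(\nabla u)+|u-f|)$.
\begin{enumerate}
\item[(i)] $J_\psi$ attains its minimum over $W^{1,2}(B)^k$.
\item[(ii)] If $u$ is a minimizer and $T=\psi'(\nabla u)$, there is $g\in L^\infty(B)^k$ with $|g|\le1$ a.e.\ and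
\begin{align}
\int_B\big(T:\nabla\eta+g\cdot\eta\big)&=0&&\text{for all }\eta\in W^{1,2}(B)^k,\label{eq:EL}\\
\int_Bg\cdot\eta&\le\int_B\big(|u+\eta-f|-|u-f|\big)&&\text{for all }\eta\in L^1(B)^k.\label{eq:SG}
\end{align}
\item[(iii)] If $|f|\le\sigma$ a.e.\ for some $\sigma>0$, and $\psi(Pp)\le\psi(p)$ for all $p$ and all $P\in\mathbf R^{k\times k}$ of operator norm at most $1$, then some minimizer satisfies $|u|\le\sigma$ a.e.
\end{enumerate}
\end{proposition}

Equation \eqref{eq:EL} is the weak form of $\operatorname{div}T=g$ in $B$ with the natural boundary condition $T\nu=0$ on $\partial B$. Inequality \eqref{eq:SG} says that $g$ is a subgradient of the distance term at $u$.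

\begin{proof}
Write $\mathcal A(u)=\int_B\psi(\nabla u)$ and $\mathcal F(u)=\int_B|u-f|$.

(i) Note that $J_\psi(0)<\infty$. Along a minimizing sequence $\nabla u_j$ is bounded in $L^2$ and, since $f\in L^1$, $u_j$ is bounded in $L^1$. Hence the means of $u_j$ are bounded, and by the Poincar\'e inequality $u_j$ is bounded in $W^{1,2}$. The functional $J_\psi$ is convex, and it is continuous on $W^{1,2}(B)^k$ because $|\psi(p)-\psi(q)|\le\beta(|p|+|q|)|p-q|$. So it is weakly lower semicontinuous, and a weak limit of a subsequence is a minimizer.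

(ii) Let $\eta\in W^{1,2}(B)^k$ and $t\in(0,1]$. Minimality of $u$ and convexity of $\mathcal F$ give
\[
\mathcal A(u+t\eta)-\mathcal A(u)\ge-\big(\mathcal F(u+t\eta)-\mathcal F(u)\big)\ge-t\big(\mathcal F(u+\eta)-\mathcal F(u)\big).
\]
We divide by $t$ and let $t\to0$. By \eqref{eq:growth} and dominated convergence, $t^{-1}(\mathcal A(u+t\eta)-\mathcal A(u))\to\int_BT:\nabla\eta$. Therefore
\[
\ell(\eta):=-\int_BT:\nabla\eta\le\mathcal F(u+\eta)-\mathcal F(u)\le\int_B|\eta|.
\]
Applying this to $\pm\eta$ we see that the linear functional $\ell$ extends to $L^1(B)^k$ with norm at most $1$. Hence $\ell(\eta)=\int_Bg\cdot\eta$ with $|g|\le1$ a.e. This is \eqref{eq:EL}, and the first inequality above is \eqref{eq:SG} for $\eta\in W^{1,2}(B)^k$. Both sides of \eqref{eq:SG} are continuous in $\eta$ with respect to the $L^1$ norm, so it holds for all $\eta\in L^1(B)^k$.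

(iii) Let $u$ be a minimizer, $m=\max(|u|,\sigma)/\sigma\ge1$ and $\tilde u=u/m$, the projection of $u$ to the ball $\{|y|\le\sigma\}$. By the chain and product rules $\tilde u\in W^{1,2}(B)^k$, with $\nabla\tilde u=\nabla u$ a.e.\ on $\{|u|\le\sigma\}$ and
\[
\nabla\tilde u=\frac{\sigma}{|u|}\Big(I-\frac{u}{|u|}\otimes\frac u{|u|}\Big)\nabla u\quad\text{a.e. on }\{|u|>\sigma\}.
\]
So $\nabla\tilde u=P\nabla u$ with a matrix $P(x)$ of norm at most $1$, and $\psi(\nabla\tilde u)\le\psi(\nabla u)$. Projection to a ball containing $f(x)$ does not increase the distance to $f(x)$. Hence $J_\psi(\tilde u)\le J_\psi(u)$, and $\tilde u$ is a minimizer.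
\end{proof}

\begin{lemma}\label{lem:return}
Let $\psi,f,u,g$ be as in Proposition~\ref{prop:convex}(ii), with $u\in C^1(B)^k$ and $\nabla u$ bounded. Suppose that for every $p$ in the range of $\nabla u$ we have $\psi'(p)=\varphi'(p)$ and
\begin{equation}\label{eq:tangent}
\varphi(q)\ge\varphi(p)+\varphi'(p):(q-p)\qquad\text{for all }q\in\mathbf R^{k\times n}.
\end{equation}
Then $J(u)\le J(v)$ for all $v\in C^1(B)^k$ and all $v\in W^{1,1}(B)^k$. If moreover, for all these $p$, equality in \eqref{eq:tangent} holds only for $q=p$, then every minimizer in $W^{1,1}(B)^k$ equals $u$ plus a constant vector.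
\end{lemma}

\begin{proof}
We have $J(u)<\infty$, because $\nabla u$ is bounded and $u,f\in L^1$. Let $v$ be in either class with $J(v)<\infty$. Since $\varphi(\nabla v)\ge|\nabla v|$ and $f\in L^1$, also a $v\in C^1(B)^k$ belongs to $W^{1,1}(B)^k$. Now $T=\varphi'(\nabla u)$ and $g$ are bounded, so by density \eqref{eq:EL} holds for $\eta=v-u\in W^{1,1}(B)^k$. From \eqref{eq:tangent} and \eqref{eq:EL}, and from \eqref{eq:SG},
\begin{align*}
\int_B\varphi(\nabla v)&\ge\int_B\varphi(\nabla u)+\int_BT:(\nabla v-\nabla u)=\int_B\varphi(\nabla u)-\int_Bg\cdot(v-u),\\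
\int_B|v-f|&\ge\int_B|u-f|+\int_Bg\cdot(v-u).
\end{align*}
Adding gives $J(v)\ge J(u)$. If $J(v)=J(u)$, then equality holds a.e.\ in \eqref{eq:tangent} with $p=\nabla u$, $q=\nabla v$. Under the last hypothesis $\nabla v=\nabla u$ a.e., and $v-u$ is constant.
\end{proof}

\section{Dimension one: the idea by hand}\label{sec:one}

Here $B=(-R,R)$ and $\varphi(p)=\sqrt{1+|p|^2}$ for $p\in\mathbf R^k$. This is convex, so \eqref{eq:tangent} holds at every $p$ and only the gradient bound is at stake. We prove that \emph{the minimum is attained if $|f|\le\sigma$ and either $R<1$ or $\sigma<1$}. The converse is in Section~\ref{sec:large}.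

Fix $L>0$, put $\tau=L/\sqrt{1+L^2}<1$, so that $\sqrt{1-\tau^2}=1/\sqrt{1+L^2}$, and let $\psi$ be the radial function with $\psi(0)=1$ and
\[
\psi'(p)=\frac{p}{\sqrt{1+\min(|p|,L)^2}} .
\]
Then $\psi=\varphi$ on $\{|p|\le L\}$. The radial derivative of $\psi$ is $s/\sqrt{1+s^2}$ for $s\le L$ and $s/\sqrt{1+L^2}$ for $s\ge L$, a strictly increasing bijection of $[0,\infty)$. Hence $\psi$ is convex and $C^1$, it is radially increasing (so $\psi(Pp)\le\psi(p)$ if $P$ has operator norm at most $1$), and it satisfies \eqref{eq:growth} with $\alpha=\frac12(1+L^2)^{-1/2}$, $\beta=1$. The map $\psi'$ is a homeomorphism of $\mathbf R^k$, and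
\begin{equation}\label{eq:inverse}
T=\psi'(p)\iff p=\frac{T}{\sqrt{1-\min(|T|,\tau)^2}} .
\end{equation}

Proposition~\ref{prop:convex} gives a minimizer $u$ of $J_\psi$ with $|u|\le\sigma$, and $g$ with $|g|\le1$. In dimension one \eqref{eq:EL} says that $T=\psi'(u')$ is Lipschitz with $T'=g$ and $T(\pm R)=0$. Consequently
\[
|T(x)|\le R-|x|,\qquad|T(x)-T(x')|\le|x-x'| .
\]
By \eqref{eq:inverse}, $u'$ is continuous on $[-R,R]$. (For $k=1$ and $|u'|\le L$, $T$ is the sine of the slope angle and $T'$ is the curvature of the graph.) We claim that for a suitable $L$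
\[
|T|<\tau\quad\text{on }[-R,R].
\]

\emph{If $R<1$}, choose $L$ so large that $\tau>R$; then $|T|\le R<\tau$.

\emph{If $\sigma<1$}, choose $L$ so large that $1-\sqrt{1-\tau^2}>\sigma$. Suppose that $|T(x_0)|\ge\tau$ and let $e=T(x_0)/|T(x_0)|$. Then $R-|x_0|\ge\tau$, so $(x_0-\tau,x_0+\tau)\subset(-R,R)$, and on this interval $T\cdot e\ge|T(x_0)|-|x-x_0|\ge t:=\tau-|x-x_0|\ge0$. Hence $|T|\ge t$ and $\tau\ge t$, and \eqref{eq:inverse} gives
\[
u'\cdot e=\frac{T\cdot e}{\sqrt{1-\min(|T|,\tau)^2}}\ge\frac{t}{\sqrt{1-t^2}} .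
\]
The right side is the slope of a unit circle. Integrating over $(x_0-\tau,x_0+\tau)$ and using $|u|\le\sigma$,
\[
2\sigma\ge2\int_0^\tau\frac{t\,dt}{\sqrt{1-t^2}}=2\big(1-\sqrt{1-\tau^2}\big)>2\sigma,
\]
a contradiction. This proves the claim.

Now $|T|<\tau$ means $|u'|<L$, so $\psi'=\varphi'$ at all values of $u'$. By Lemma~\ref{lem:return}, $u\in C^1$ minimizes $J$.\hfill$\square$

\medskip
The pattern for general $n$ is the same: bound $T$, and hence $\nabla u$, by using $|g|\le1$ together with either the size of the domain or the size of $u$. What changes is that $\operatorname{div}T=g$ no longer determines $T$ by integration, and that $\varphi$ is no longer convex if also $k\ge2$.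

\section{The area integrand near the origin}\label{sec:integrand}

By \eqref{eq:CB}, $\varphi$ is smooth and $\varphi(p)\ge\sqrt{1+|p|^2}$. The polynomial $Q$ has no terms of degree less than $4$, so $\sqrt{1+X}=1+\frac12X+O(X^2)$ and Taylor's formula give
\begin{equation}\label{eq:omega}
\varphi(p)=1+\tfrac12|p|^2+\omega(p),\qquad|D^j\omega(p)|\le C|p|^{4-j}\quad(|p|\le1,\ j=0,1,2).
\end{equation}
Thus $\varphi$ is convex near $0$. Lemma~\ref{lem:return} needs more: since competitors may have arbitrarily large gradients, tangent planes at small $p$ must lie below $\varphi$ \emph{everywhere}. This holds because away from $0$ the function $\varphi-1$ grows at least at a fixed positive slope, while tangent planes at small $p$ are nearly horizontal.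

\begin{lemma}\label{lem:tangent}
There is $\varepsilon_1=\varepsilon_1(n,k)>0$ such that for $|p|\le\varepsilon_1$ and all $q\in\mathbf R^{k\times n}$
\[
\varphi(q)\ge\varphi(p)+\varphi'(p):(q-p),\quad\text{with equality only if }q=p.
\]
\end{lemma}

\begin{proof}
Since $D^2\varphi(0)=\mathrm{Id}$, there is $r_0\in(0,1]$ with $D^2\varphi\ge\frac12\mathrm{Id}$ on $\{|p|\le r_0\}$. Let $\varepsilon_1\le r_0$. If $|q|\le r_0$, the claim is strict convexity of $\varphi$ on this ball.

Let $|q|>r_0$. As $t\mapsto(\sqrt{1+t^2}-1)/t$ is increasing, $\varphi(q)\ge\sqrt{1+|q|^2}\ge1+c_0|q|$ with $c_0=(\sqrt{1+r_0^2}-1)/r_0>0$. On the other hand, \eqref{eq:omega} gives $\varphi(p)\le1+C|p|^2$ and $|\varphi'(p)|\le C|p|$ for $|p|\le1$. Since $\varepsilon_1<|q|$,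
\[
\varphi(p)+\varphi'(p):(q-p)\le1+C\varepsilon_1^2+C\varepsilon_1(|q|+\varepsilon_1)\le1+3C\varepsilon_1|q| .
\]
If $3C\varepsilon_1<c_0$, this is less than $\varphi(q)$.
\end{proof}

Some smallness of $p$ is needed when $n,k\ge2$: at $p=\operatorname{diag}(t,t)$, $t^2>2$, padded by zeros, the inequality of Lemma~\ref{lem:tangent} cannot hold for all $q$. The two matrices on the right of \eqref{eq:nonconvex} have mean $p$, so averaging the inequality over them would contradict \eqref{eq:nonconvex}.

We next choose the convex integrand. It should agree with $\varphi$ near $0$, be uniformly close to the Dirichlet integrand (for the gradient estimate), be invariant under orthogonal maps of $\mathbf R^n$ (for the reflection), and not increase under contractions of $\mathbf R^k$ (for the truncation). Let $\chi\in C^\infty([0,\infty))$ with $0\le\chi\le1$, $\chi=1$ on $[0,1]$ and $\chi=0$ on $[4,\infty)$. For $0<\varepsilon\le\frac14$ put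
\[
\varphi_\varepsilon(p)=1+\tfrac12|p|^2+\chi\big(|p|^2/\varepsilon^2\big)\,\omega(p).
\]
The last term is supported in $|p|\le2\varepsilon\le\frac12$, where \eqref{eq:omega} applies.

\begin{lemma}\label{lem:modified}
If $\varepsilon\le\frac14$ is small, depending only on $n,k$, then:
\begin{enumerate}
\item[(i)] $\varphi_\varepsilon=\varphi$ on $\{|p|\le\varepsilon\}$, $\varphi_\varepsilon'(0)=0$, and $|D^2\varphi_\varepsilon-\mathrm{Id}|\le C_0\varepsilon^2\le\frac12$ everywhere, with $C_0=C_0(n,k)$;
\item[(ii)] $\varphi_\varepsilon(pO)=\varphi_\varepsilon(p)$ and $\varphi_\varepsilon'(pO)=\varphi_\varepsilon'(p)O$ for every orthogonal $n\times n$ matrix $O$;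
\item[(iii)] $\varphi_\varepsilon(Pp)\le\varphi_\varepsilon(p)$ for every $P\in\mathbf R^{k\times k}$ of operator norm at most $1$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) Where $|p|\le2\varepsilon$, the product rule and \eqref{eq:omega} bound the second derivatives of $\chi(|p|^2/\varepsilon^2)\omega(p)$ by $C(\varepsilon^2+\varepsilon^{-1}\varepsilon^3+\varepsilon^{-2}\varepsilon^4)\le C\varepsilon^2$. The rest is clear from the definition.

(ii) The function $\varphi_\varepsilon$ depends only on $|p|$ and $\det(I+p^Tp)$, both unchanged when $p$ is replaced by $pO$. Differentiating $\varphi_\varepsilon(pO)=\varphi_\varepsilon(p)$ in direction $q$ gives $\varphi'_\varepsilon(pO):(qO)=\varphi_\varepsilon'(p):q$, that is, $\varphi_\varepsilon'(pO)O^T=\varphi_\varepsilon'(p)$.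

(iii) We have $\varphi_\varepsilon(p)=\Phi(p^Tp)$ where, for symmetric $S\ge0$,
\[
\Phi(S)=1+\tfrac12\operatorname{tr}S+\chi\big(\operatorname{tr}S/\varepsilon^2\big)\,\Omega(S),\qquad\Omega(S)=\sqrt{\det(I+S)}-1-\tfrac12\operatorname{tr}S .
\]
Since $\Omega(0)=0$ and $D\Omega(0)=0$, we have $|\Omega(S)|\le C|S|^2$ and $|D\Omega(S)|\le C|S|$ for $S\ge0$, $\operatorname{tr}S\le1$. If $\operatorname{tr}S\le4\varepsilon^2$, then $|S|\le4\varepsilon^2$ and
\[
D\Phi(S)=\tfrac12I+\varepsilon^{-2}\chi'\,\Omega(S)\,I+\chi\,D\Omega(S)=\tfrac12I+E,\qquad|E|\le C(\varepsilon^{-2}|S|^2+|S|)\le C\varepsilon^2 .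
\]
So $D\Phi(S)$ is positive definite for small $\varepsilon$. If $\operatorname{tr}S\ge4\varepsilon^2$, then $D\Phi(S)=\frac12I$. Hence for $0\le S\le S'$
\[
\Phi(S')-\Phi(S)=\int_0^1D\Phi\big(S+t(S'-S)\big):(S'-S)\,dt\ge0,
\]
because the trace of a product of two nonnegative symmetric matrices is nonnegative. Apply this with $S=(Pp)^TPp\le p^Tp=S'$.
\end{proof}

By (i), integrating along segments from $0$, $\varphi_\varepsilon$ is strictly convex and
\begin{equation}\label{eq:elliptic}
\varphi_\varepsilon(p)\ge1+\tfrac14|p|^2,\qquad|\varphi_\varepsilon'(p)|\le2|p|,\qquad\varphi_\varepsilon'(p):p\ge\tfrac12|p|^2 .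
\end{equation}
So Proposition~\ref{prop:convex} applies to $\psi=\varphi_\varepsilon$. From now on until the end of Section~\ref{sec:proof}, $u\in W^{1,2}(B)^k$ is a minimizer of $J_{\varphi_\varepsilon}$ and $g$ is the map given by Proposition~\ref{prop:convex}(ii). In case (a) of Theorem~\ref{thm:main} we choose $u$ with $|u|\le\sigma$, which is possible by Proposition~\ref{prop:convex}(iii) and Lemma~\ref{lem:modified}(iii).

\section{Inversion in the boundary sphere}\label{sec:reflection}

To get estimates up to $\partial B$, we extend the equation across $\partial B$. The natural boundary condition makes this possible by reflection. We reflect by the inversion $\iota(x)=R^2x/|x|^2$ because its derivative is a multiple of an orthogonal matrix: by Lemma~\ref{lem:modified}(ii) the orthogonal factor disappears from the equation, and only the scalar conformal factor remains, which is continuous and equal to $1$ on $\partial B$.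

Put $\lambda(x)=1$ for $|x|\le R$ and $\lambda(x)=R^2/|x|^2$ for $R\le|x|<2R$. Then $\frac14\le\lambda\le1$, and $\lambda$ is Lipschitz with constant at most $2/R$. For $R<|x|<2R$ and $\hat x=x/|x|$,
\[
D\iota(x)=\lambda O,\qquad O=I-2\hat x\hat x^T,\qquad O=O^T=O^{-1},\qquad|\det D\iota(x)|=\lambda^n .
\]
Define on $B_{2R}$
\[
\hat u=\begin{cases}u&\text{in }|x|<R,\\u\circ\iota&\text{in }|x|>R,\end{cases}\qquad
\hat g=\begin{cases}g&\text{in }|x|<R,\\\lambda^n\,g\circ\iota&\text{in }|x|>R,\end{cases}\qquad
a(x,p)=\lambda(x)^{n-1}\varphi_\varepsilon'\big(p/\lambda(x)\big).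
\]
Clearly $|\hat g|\le1$.

\begin{lemma}\label{lem:reflection}
We have $\hat u\in W^{1,2}(B_{2R})^k$ and $\int_{B_{2R}}|\nabla\hat u|^2\le C\int_B|\nabla u|^2$, and
\begin{equation}\label{eq:reflected}
\int_{B_{2R}}\big(a(x,\nabla\hat u):\nabla\eta+\hat g\cdot\eta\big)=0\qquad\text{for all }\eta\in W^{1,2}_0(B_{2R})^k .
\end{equation}
\end{lemma}

\begin{proof}
\emph{The extension.} Let $w\in C^\infty(\overline B)^k$ and define $\hat w$ like $\hat u$, extended continuously to $\partial B$. Its two pieces are locally Lipschitz with bounded gradient and agree on $\partial B$. Splitting segments at $\partial B$ we see that $\hat w$ is Lipschitz on $B_{2R}$, so its weak gradient is the piecewise one. With $y=\iota(x)$ we have $|\nabla\hat w(x)|=\lambda|\nabla w(y)|$ and $dx=\lambda^{-n}dy$, where $\lambda=\lambda(x)\in[\frac14,1]$. Hence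
\[
\int_{R<|x|<2R}|\nabla\hat w|^2dx=\int_{R/2<|y|<R}\lambda^{2-n}|\nabla w|^2dy\le4^n\int_B|\nabla w|^2,\qquad\int_{R<|x|<2R}|\hat w|^2dx\le4^n\int_B|w|^2 .
\]
By density $w\mapsto\hat w$ is bounded from $W^{1,2}(B)^k$ to $W^{1,2}(B_{2R})^k$, with the stated gradient bound.

\emph{The equation.} By \eqref{eq:elliptic}, $|a(x,p)|\le C|p|$, so $a(x,\nabla\hat u)\in L^2$ and by density we may take $\eta\in C_c^\infty(B_{2R})^k$, extended by $0$ to $\mathbf R^n$. Then $\eta\circ\iota$ vanishes for $0<|y|\le R/2$ and slightly beyond; we set it equal to $0$ at $y=0$. So $\tilde\eta=\eta+\eta\circ\iota$ belongs to $C^\infty(\overline B)^k$, and we may use it in \eqref{eq:EL}. In the terms containing $\eta\circ\iota$ substitute $y=\iota(x)$, $R<|x|<2R$. From $\nabla\hat u(x)=\nabla u(y)\,\lambda O$ we get $\nabla u(y)=\lambda^{-1}\nabla\hat u(x)O$, so by Lemma~\ref{lem:modified}(ii)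
\[
\varphi_\varepsilon'(\nabla u(y))=\varphi_\varepsilon'\big(\nabla\hat u(x)/\lambda\big)O .
\]
Since $D\iota(y)=D\iota(x)^{-1}=\lambda^{-1}O$, also $\nabla(\eta\circ\iota)(y)=\lambda^{-1}\nabla\eta(x)O$. Finally $dy=\lambda^ndx$, and the factor $O$ cancels in the inner product:
\begin{align*}
\int_{R/2<|y|<R}\varphi_\varepsilon'(\nabla u):\nabla(\eta\circ\iota)\,dy&=\int_{R<|x|<2R}\lambda^{n-1}\varphi_\varepsilon'(\nabla\hat u/\lambda):\nabla\eta\,dx,\\
\int_{R/2<|y|<R}g\cdot(\eta\circ\iota)\,dy&=\int_{R<|x|<2R}\lambda^n(g\circ\iota)\cdot\eta\,dx .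
\end{align*}
So \eqref{eq:EL} for $\tilde\eta$ is \eqref{eq:reflected} for $\eta$.
\end{proof}

\noindent\textbf{Rescaling.} Let $x_0\in B$, $0<c\le\frac18$ and $0<\rho\le cR$. Then $B_{2\rho}(x_0)\subset B_{2R}$, and since $\lambda(x_0)=1$ and $\lambda$ has Lipschitz constant at most $2/R$, we have $0\le1-\lambda\le4c\le\frac12$ on $B_{2\rho}(x_0)$. For $z\in B_2$ put
\[
v(z)=\rho^{-1}\hat u(x_0+\rho z),\qquad b(z,p)=a(x_0+\rho z,p),\qquad G(z)=\rho\,\hat g(x_0+\rho z).
\]
Then $\nabla v(z)=\nabla\hat u(x_0+\rho z)$, $|G|\le\rho$ and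
\begin{equation}\label{eq:scaled}
\int_{B_2}\big(b(z,\nabla v):\nabla\eta+G\cdot\eta\big)=0\qquad\text{for all }\eta\in W_0^{1,2}(B_2)^k .
\end{equation}
Moreover
\begin{equation}\label{eq:structure}
b(z,0)=0,\qquad|D_pb(z,p)-\mathrm{Id}|\le\delta,\qquad|b(z,p)-b(z',p)|\le C_1|z-z'|\,|p|,
\end{equation}
where $\delta\le C(c+\varepsilon^2)$, and $C_1$ depends only on $n,k$ and \emph{not on $c,\varepsilon$}. The second property follows from $D_pb=\lambda^{n-2}D^2\varphi_\varepsilon(p/\lambda)$, $|\lambda^{n-2}-1|\le Cc$ and Lemma~\ref{lem:modified}(i). For the third, $\frac12\le\lambda\le1$, $|D^2\varphi_\varepsilon|\le\frac32$ and \eqref{eq:elliptic} give $|\partial_\lambda(\lambda^{n-1}\varphi_\varepsilon'(p/\lambda))|\le C|p|$, while $|\lambda(x_0+\rho z)-\lambda(x_0+\rho z')|\le2c|z-z'|\le|z-z'|$.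

Integrating $D_pb$ along segments, we see that \eqref{eq:structure} implies
\begin{equation}\label{eq:almostlinear}
\big|(p-q)-(b(z,p)-b(z,q))\big|\le\delta|p-q|,
\end{equation}
and, taking $q=0$, that $b(z,p):p\ge\frac12|p|^2$ and $|b(z,p)|\le2|p|$ if $\delta\le\frac12$.

\section{The gradient estimate}\label{sec:gradient}

Equation \eqref{eq:scaled} is a small perturbation of $\Delta v=G$. We compare $v$ on small balls with harmonic functions. The smallness of $\delta$ in \eqref{eq:almostlinear} is measured relative to $|\nabla v-A|$ for an arbitrary constant matrix $A$; this is what allows decay of the oscillation of $\nabla v$, not only of its size. The dependence of $b$ on $z$ produces an error proportional to $|A|$, and so we first need a crude bound for the means of $\nabla v$. Hence there are two steps, with $A=0$ and with $A$ equal to the mean.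

\begin{lemma}\label{lem:gradient}
There are $\delta_*\in(0,\frac12]$ and $C_*$, depending only on $n,k$, such that the following holds. Let $b\colon B_1\times\mathbf R^{k\times n}\to\mathbf R^{k\times n}$ be continuous, of class $C^1$ in $p$, and satisfy \eqref{eq:structure} for $z,z'\in B_1$ with some $\delta\le\delta_*$ and the above $C_1$. Let $|G|\le\gamma$, and let $v\in W^{1,2}(B_1)^k$ satisfy
\[
\int_{B_1}\big(b(z,\nabla v):\nabla\eta+G\cdot\eta\big)=0\qquad\text{for all }\eta\in W^{1,2}_0(B_1)^k .
\]
Then $\nabla v\in C^{0,1/2}(\overline{B_{1/2}})$ and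
\[
\sup_{B_{1/2}}|\nabla v|+[\nabla v]_{1/2;B_{1/2}}\le C_*\big(\|\nabla v\|_{L^2(B_1)}+\gamma\big).
\]
\end{lemma}

Here $[\cdot]_{1/2}$ is the H\"older seminorm with exponent $\frac12$.

\begin{proof}
Let $K=\|\nabla v\|^2_{L^2(B_1)}+\gamma^2$. Fix $y\in B_{1/2}$ and, for $0<r\le\frac12$, write $B_r=B_r(y)$, $(\cdot)_r$ for the mean over $B_r$, and
\[
M(r)=\int_{B_r}|\nabla v|^2,\qquad E(r)=\int_{B_r}|\nabla v-(\nabla v)_r|^2 .
\]
Both are nondecreasing in $r$; for $E$ because the mean is the constant that minimizes the integral.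

\emph{Comparison.} Let $w$ be harmonic in $B_r$ with $d:=v-w\in W^{1,2}_0(B_r)^k$, and let $A$ be a constant matrix. Constant matrices and $\nabla w$ are orthogonal to $\nabla d$ in $L^2(B_r)$. Hence, with the equation tested by $d$,
\begin{align*}
\int_{B_r}|\nabla d|^2=\int_{B_r}\nabla v:\nabla d={}&\int_{B_r}\big[(\nabla v-A)-(b(z,\nabla v)-b(z,A))\big]:\nabla d\\
&-\int_{B_r}\big[b(z,A)-b(y,A)\big]:\nabla d-\int_{B_r}G\cdot d .
\end{align*}
By \eqref{eq:almostlinear}, \eqref{eq:structure} and the Poincar\'e inequality for $d$,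
\begin{equation}\label{eq:compare}
\int_{B_r}|\nabla d|^2\le C\Big(\delta^2\int_{B_r}|\nabla v-A|^2+r^{n+2}|A|^2+\gamma^2r^{n+2}\Big).
\end{equation}

\emph{Step 1: $A=0$.} The function $|\nabla w|^2$ is subharmonic and $\int_{B_r}|\nabla w|^2\le M(r)$. Hence for $\theta\in(0,1)$
\[
M(\theta r)\le2\theta^nM(r)+2\int_{B_r}|\nabla d|^2\le C_2(\theta^n+\delta^2)M(r)+C_2\gamma^2r^{n+2} .
\]
Fix $\theta$ with $C_2\theta^n\le\frac14\theta^{n-1/2}$, and require $C_2\delta^2\le\frac14\theta^{n-1/2}$. With $r_j=\theta^j/2$ the numbers $e_j=M(r_j)r_j^{-(n-1/2)}$ satisfy $e_{j+1}\le\frac12e_j+C\gamma^2$ and $e_0\le CK$. So $e_j\le CK$ for all $j$, and by monotonicity of $M$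
\begin{equation}\label{eq:morrey}
M(r)\le CKr^{n-1/2}\qquad(0<r\le\tfrac12).
\end{equation}

\emph{Step 2: $A=(\nabla v)_r$.} By \eqref{eq:morrey}, $r^n|A|^2\le CM(r)\le CKr^{n-1/2}$, so the middle term in \eqref{eq:compare} is at most $CKr^{n+3/2}\le CKr^{n+1}$. The last term is at most $CKr^{n+1}$ as well. The function $w-Az$ is harmonic with the boundary values of $v-Az$, so $\int_{B_r}|\nabla w-A|^2\le E(r)$. Interior estimates for the harmonic map $\nabla w-A$ give $|D^2w|^2\le Cr^{-n-2}E(r)$ on $B_{r/2}$, hence for $\theta\le\frac12$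
\[
\int_{B_{\theta r}}|\nabla w-(\nabla w)_{\theta r}|^2\le C(\theta r)^{n+2}r^{-n-2}E(r)=C\theta^{n+2}E(r).
\]
Since $E(\theta r)\le\int_{B_{\theta r}}|\nabla v-(\nabla w)_{\theta r}|^2$ and $\nabla v=\nabla w+\nabla d$, we obtain with \eqref{eq:compare}
\[
E(\theta r)\le C_2'(\theta^{n+2}+\delta^2)E(r)+CKr^{n+1}.
\]
Now fix (a new) $\theta\le\frac12$ with $C_2'\theta\le\frac14$ and require $C_2'\delta^2\le\frac14\theta^{n+1}$. Then
\[
E(\theta r)(\theta r)^{-n-1}\le\tfrac12E(r)r^{-n-1}+CK .
\]
Iterating from $r=\frac12$, where $E(\frac12)\le K$, and using monotonicity of $E$, we get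
\begin{equation}\label{eq:campanato}
E(r)\le CKr^{n+1}\qquad(0<r\le\tfrac12),
\end{equation}
for every center $y\in B_{1/2}$.

\emph{Step 3: conclusion.} Write now $(\cdot)_{y,s}$ and $E_y(s)$ to show the center. For $s\le\frac12$, \eqref{eq:campanato} gives
\[
|(\nabla v)_{y,s/2}-(\nabla v)_{y,s}|^2\le Cs^{-n}E_y(s)\le CKs .
\]
Summing over $s,s/2,s/4,\dots$ we get $|\nabla v(y)-(\nabla v)_{y,s}|\le CK^{1/2}s^{1/2}$ at Lebesgue points $y$ of $\nabla v$. For $s=\frac12$ this yields $|\nabla v(y)|\le CK^{1/2}$, since $|(\nabla v)_{y,1/2}|\le CK^{1/2}$. If $y,y'\in B_{1/2}$ are Lebesgue points with $s=|y-y'|\le\frac14$, then $B_s(y)\subset B_{2s}(y')$, so $|(\nabla v)_{y,s}-(\nabla v)_{y',2s}|^2\le Cs^{-n}E_{y'}(2s)\le CKs$, and therefore $|\nabla v(y)-\nabla v(y')|\le CK^{1/2}|y-y'|^{1/2}$. If $|y-y'|>\frac14$, this follows from the sup bound. As $K^{1/2}\le\|\nabla v\|_{L^2(B_1)}+\gamma$, the lemma follows.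
\end{proof}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:proof}

\noindent\textbf{Choice of constants.} The constant $\delta_*$ depends on $C_1$, but $C_1$ does not depend on $\varepsilon,c$. So we can fix $\varepsilon\le\min(\varepsilon_1,\frac14)$ and $c\le\frac18$, depending only on $n,k$, so small that Lemma~\ref{lem:modified} holds and $\delta\le\delta_*$ in \eqref{eq:structure}. From now on $C$ may depend on these choices.

\medskip
\noindent\textbf{A bound by the radius.} \emph{For every $R$ and every $f\in L^1(B)^k$: $|\nabla u|\le CR$ in $B$, and $u\in C^{1,1/2}(\overline B)^k$.} Let $\bar u$ be the mean of $u$ and test \eqref{eq:EL} with $u-\bar u$. By \eqref{eq:elliptic}, $|g|\le1$ and the Poincar\'e inequality,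
\[
\tfrac12\int_B|\nabla u|^2\le\int_B|u-\bar u|\le CR\,|B|^{1/2}\,\|\nabla u\|_{L^2(B)} .
\]
So $\int_B|\nabla u|^2\le CR^{n+2}$, and the same bound holds for $\int_{B_{2R}}|\nabla\hat u|^2$ by Lemma~\ref{lem:reflection}. With $\rho=cR$ and $x_0\in B$,
\[
\|\nabla v\|^2_{L^2(B_1)}=\rho^{-n}\int_{B_\rho(x_0)}|\nabla\hat u|^2\le CR^2,\qquad\gamma=\rho\le R .
\]
Lemma~\ref{lem:gradient} gives $|\nabla u(x_0)|=|\nabla v(0)|\le CR$. It also bounds the H\"older seminorm of $\nabla\hat u$ on the balls $B_{\rho/2}(x_0)$ uniformly in $x_0\in B$. Together with the sup bound this shows $u\in C^{1,1/2}(\overline B)^k$.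

\medskip
\noindent\textbf{A bound by the height.} \emph{In case \textup{(a)}, for every $\rho\in(0,cR]$: $|\nabla u|\le C(\sigma/\rho+\rho)$ in $B$.} Here $|\hat u|\le\sigma$, so $|v|\le\sigma/\rho$. Test \eqref{eq:scaled} with $\zeta^2v$, where $\zeta\in C_c^\infty(B_2)$ is fixed, $0\le\zeta\le1$, $\zeta=1$ on $B_1$. Since $b(z,p):p\ge\frac12|p|^2$ and $|b(z,p)|\le2|p|$,
\[
\tfrac12\int\zeta^2|\nabla v|^2\le4\int\zeta|\nabla v||v||\nabla\zeta|+\rho\int\zeta^2|v|\le\tfrac14\int\zeta^2|\nabla v|^2+16\int|v|^2|\nabla\zeta|^2+\rho\int\zeta^2|v| .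
\]
Hence $\int_{B_1}|\nabla v|^2\le C\big((\sigma/\rho)^2+\rho\cdot\sigma/\rho\big)\le C(\sigma/\rho+\rho)^2$, and Lemma~\ref{lem:gradient} with $\gamma=\rho$ gives the claim at $x_0$.

\medskip
\noindent\textbf{Conclusion.} In case (a), if $\sqrt\sigma\le cR$, we take $\rho=\sqrt\sigma$ in the second bound and get $|\nabla u|\le C\sqrt\sigma$. If $\sqrt\sigma>cR$, the first bound gives $|\nabla u|\le CR\le C\sqrt\sigma$. So there is $C_3=C_3(n,k)$ with $|\nabla u|\le C_3R$ always, and $|\nabla u|\le C_3\sqrt\sigma$ in case (a). Put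
\[
\eta_0=\varepsilon/C_3 .
\]
This is the only place where smallness of $\sigma$ or $R$ is used: in both cases (a) and (b) we get $|\nabla u|\le\varepsilon\le\varepsilon_1$ in $B$. By Lemma~\ref{lem:modified}(i), $\varphi_\varepsilon'(p)=\varphi'(p)$ for $|p|\le\varepsilon$ (for $|p|=\varepsilon$ by continuity of the gradients), and by Lemma~\ref{lem:tangent} the inequality \eqref{eq:tangent} holds at every such $p$, with equality only for $q=p$. Lemma~\ref{lem:return} with $\psi=\varphi_\varepsilon$ gives all remaining assertions of Theorem~\ref{thm:main}. Since $\eta_0$ does not depend on the ball, the conjecture holds with $\sigma(n,k)=\eta_0(n,k)^2$.\hfill$\square$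

\section{Large data}\label{sec:large}

We now read Section~\ref{sec:convex} backwards, for data $f=Fe_1$ with only one nonzero component. A vector field $T$ with $|T|\le1$, $|\operatorname{div}T|\le1$ and $T=0$ on $\partial B$ gives a lower bound for $J$, which a $C^1$ map can attain only if its first component has gradient $T/\sqrt{1-|T|^2}$ wherever $|T|<1$. If $|T|<1$ a.e.\ but $|T|$ reaches the value $1$ inside $B$, this is impossible. It then remains to choose $F$ so that the lower bound is the infimum.

The starting point is that for vectors $T,q\in\mathbf R^n$ with $|T|\le1$, the Cauchy--Schwarz inequality for $(\sqrt{1-|T|^2},T)$ and $(1,q)$ gives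
\begin{equation}\label{eq:CS}
\sqrt{1+|q|^2}\ge\sqrt{1-|T|^2}+T\cdot q,
\end{equation}
and if $|T|<1$, equality holds only for $q=T/\sqrt{1-|T|^2}$.

\begin{lemma}\label{lem:calibration}
Let $F\in L^\infty(B)$ and $f=Fe_1$, where $e_1$ is the first unit vector of $\mathbf R^k$. Let $T\colon\overline B\to\mathbf R^n$ be Lipschitz with $T=0$ on $\partial B$, $|T|\le1$, $|T|<1$ a.e., and $|T(x_*)|=1$ for some $x_*\in B$. Suppose $g=\operatorname{div}T$ satisfies $|g|\le1$ a.e., and put
\[
m=\int_B\big(\sqrt{1-|T|^2}-gF\big).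
\]
Then $J(v)>m$ for every $v\in C^1(B)^k$. If there are Lipschitz functions $U_h$ on $B$ with $J(U_he_1)\to m$ as $h\to0$, then $J$ has no minimizer in $C^1(B)^k$.
\end{lemma}

\begin{proof}
Let $v\in C^1(B)^k$. We may assume $J(v)<\infty$; then $v\in W^{1,1}(B)^k$. We use $\varphi(\nabla v)\ge\sqrt{1+|\nabla v_1|^2}$, $|v-f|\ge|v_1-F|$, \eqref{eq:CS} with $q=\nabla v_1$, and $|s|\ge gs$ with $s=v_1-F$:
\[
J(v)\ge m+\int_B\big(T\cdot\nabla v_1+gv_1\big)=m .
\]
The integral vanishes by the Gauss theorem if $v_1$ is replaced by a function in $C^\infty(\overline B)$, since $T=0$ on $\partial B$; by density it vanishes for $v_1\in W^{1,1}(B)$. If $J(v)=m$, then $\nabla v_1=T/\sqrt{1-|T|^2}$ a.e. But $T$ is continuous and $|T(x_*)|=1$, so the right side is essentially unbounded near $x_*$, whereas $\nabla v_1$ is bounded there. So $J(v)>m$.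

For the second claim it suffices that $\inf_{C^1(B)^k}J\le m$. For $w\in W^{1,1}(B)$ only the first row of $\nabla(we_1)$ is nonzero, so its minors of order at least $2$ vanish and $J(we_1)=\int_B(\sqrt{1+|\nabla w|^2}+|w-F|)$ is continuous in $w\in W^{1,1}(B)$. By density $\inf_{C^1(B)^k}J\le J(U_he_1)$ for each $h$. Let $h\to0$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:one}]
Sufficiency was shown in Section~\ref{sec:one}. Let $R\ge1$ and $\sigma\ge1$. Put $F=-\sigma$ for $x<0$, $F=\sigma$ for $x\ge0$, $f=Fe_1$, and $T(x)=(1-|x|)_+$. Then $g=T'$ equals $1$ on $(-1,0)$, $-1$ on $(0,1)$, and $0$ for $1<|x|<R$. Since $R\ge1$, $T(\pm R)=0$; the other hypotheses on $T$ in Lemma~\ref{lem:calibration} hold with $x_*=0$.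

\begin{figure}[t]
\centering
\begin{tikzpicture}[scale=1.1]
\draw[->] (-2.5,0)--(2.6,0) node[right] {$x$};
\draw[dashed] (-2.3,-1.4)--(0,-1.4);
\draw[dashed] (0,1.4)--(2.3,1.4);
\draw[very thick] (-2.3,-1.4)--(-1,-1.4) arc[start angle=-90,end angle=0,radius=1] -- (0,0.4) arc[start angle=180,end angle=90,radius=1] -- (2.3,1.4);
\node[above left] at (0,1.4) {$\sigma$};
\node[below right] at (0,-1.4) {$-\sigma$};
\draw (-1,0.07)--(-1,-0.07) node[below] {$-1$};
\draw (1,0.07)--(1,-0.07) node[below] {$1$};
\end{tikzpicture}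
\caption{Dimension one with $\sigma>1$. The data $F$ (dashed) jump from $-\sigma$ to $\sigma$ at $x=0$. The solid curve consists of horizontal pieces, two quarter circles of radius $1$, and a vertical segment of length $2(\sigma-1)$. Graphs approaching this curve drive the sum of length and $L^1$ distance to its infimum, which no $C^1$ graph attains.}
\label{fig:profile}
\end{figure}

For the competitors (Figure~\ref{fig:profile}) let $U=-\sigma$ for $x\le-1$, $U=-\sigma+1-\sqrt{1-(x+1)^2}$ on $(-1,0)$, and extend $U$ to be odd. Then $U(0^\pm)=\pm(\sigma-1)$, and $U'=T/\sqrt{1-T^2}$ for $x\ne0$, which is integrable. On $(-1,0)$ we have $U\ge F$ and $g=1$; on $(0,1)$ we have $U\le F$ and $g=-1$; for $|x|\ge1$ we have $U=F$. So $|U-F|=g(U-F)$ for a.e.\ $x$, and equality holds in \eqref{eq:CS} with $q=U'$.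

For $0<h<1$ let $U_h$ be $U$ with its values on $[-h,h]$ replaced by linear interpolation; $U_h$ is Lipschitz. The part of the graph of $U_h$ over $[-h,h]$ has length tending to $U(0^+)-U(0^-)=2(\sigma-1)$, and the distance term there is $O(h)$. Hence
\[
\lim_{h\to0}J(U_he_1)=\int_{x\ne0}\big(\sqrt{1-T^2}+TU'+g(U-F)\big)\,dx+2(\sigma-1)=m,
\]
because $TU'+gU=(TU)'$ on each half interval, so that $\int_{x\ne0}(TU'+gU)\,dx=T(0)\big(U(0^-)-U(0^+)\big)=-2(\sigma-1)$. By Lemma~\ref{lem:calibration}, $J$ has no minimizer in $C^1((-R,R))^k$.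

The last statement of the theorem follows: if $\sigma<1$, the minimum is attained for all $R$; if $\sigma\ge1$, it fails to be attained for some $f$ as soon as $R\ge1$.
\end{proof}

In higher dimensions we let $F$ jump across a sphere of large radius $r_1$. Near it the picture is almost the one-dimensional one: the two arcs become the profiles below, whose heights $I_\pm$ satisfy $I_+\le1$ and $I_-\le1+o(1)$ as $r_1\to\infty$. This is why any $\sigma>1$ suffices.

\begin{proof}[Proof of Theorem~\ref{thm:upper}]
\emph{The field.} Let $\sigma>1$ and let $r_1>2$ be large. By the mean value theorem $r_1^n-(r_1-2)^n\ge2n(r_1-2)^{n-1}\ge nr_1^{n-1}$ for large $r_1$. So there are $l\in(0,2]$ and $l'>0$ with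
\[
r_1^n-(r_1-l)^n=nr_1^{n-1}=(r_1+l')^n-r_1^n .
\]
Put
\[
s(r)=\frac{r^n-(r_1-l)^n}{nr^{n-1}}\ \text{ on }[r_1-l,r_1],\qquad s(r)=\frac{(r_1+l')^n-r^n}{nr^{n-1}}\ \text{ on }[r_1,r_1+l'],
\]
and $s=0$ elsewhere; that is, $(r^{n-1}s)'=r^{n-1}$ on the first interval and $-r^{n-1}$ on the second. On the first interval $s=\frac rn-\frac{(r_1-l)^n}nr^{1-n}$ increases strictly from $0$ to $1$. On the second, $s=\frac{(r_1+l')^n}nr^{1-n}-\frac rn$ decreases strictly from $1$ to $0$. So $s$ is Lipschitz, $s(r_1)=1$, and $0\le s<1$ for $r\ne r_1$.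

\emph{The heights.} On the first interval $s'=1-(n-1)s/r\ge1-\kappa$ with $\kappa=(n-1)/(r_1-l)$, and $\kappa<1$ for $r_1$ large. On the second, $-s'=1+(n-1)s/r\ge1$. Taking $s$ as the variable and using $\int_0^1s(1-s^2)^{-1/2}ds=1$,
\[
I_-:=\int_{r_1-l}^{r_1}\frac{s\,dr}{\sqrt{1-s^2}}\le\frac1{1-\kappa},\qquad I_+:=\int_{r_1}^{r_1+l'}\frac{s\,dr}{\sqrt{1-s^2}}\le1 .
\]
Since $\kappa\to0$ as $r_1\to\infty$ and $\sigma>1$, we can fix $r_1$ with $I_-+I_+\le2\sigma$.

\emph{The data.} Let $R>r_1+l'$, $B=B_R$, $F=\sigma$ for $|x|<r_1$, $F=-\sigma$ for $|x|\ge r_1$, $f=Fe_1$, and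
\[
T(x)=-s(|x|)\frac{x}{|x|},\qquad g=\operatorname{div}T=-r^{1-n}(r^{n-1}s)'\quad(r=|x|).
\]
Then $T$ is Lipschitz with compact support in $B$, $|T|=1$ exactly on $\{|x|=r_1\}$, and $g=-1$ for $r_1-l<r<r_1$, $g=1$ for $r_1<r<r_1+l'$, $g=0$ otherwise. So Lemma~\ref{lem:calibration} applies, and we need competitors.

\emph{The competitors.} Let $U$ be the radial function with
\[
U(r)=\sigma-\int_0^r\frac{s\,dt}{\sqrt{1-s^2}}\quad(r<r_1),\qquad U(r)=-\sigma+\int_r^R\frac{s\,dt}{\sqrt{1-s^2}}\quad(r>r_1),
\]
where $s=s(t)$. Thus $U=\sigma$ for $r\le r_1-l$, $U=-\sigma$ for $r\ge r_1+l'$, and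
\[
j:=U(r_1^-)-U(r_1^+)=2\sigma-I_--I_+\ge0 .
\]
For $r\ne r_1$ we have $\nabla U=T/\sqrt{1-|T|^2}$. Moreover $U\le F$ where $g=-1$, $U\ge F$ where $g=1$, and $U=F$ for $r\le r_1-l$ and $r\ge r_1+l'$, so $|U-F|=g(U-F)$ a.e. Let $U_h$ be $U$ with its profile on $[r_1-h,r_1+h]$ replaced by linear interpolation. It is Lipschitz on $B$ for small $h$. Its slope in the layer is $-j_h/(2h)$ with $j_h=U(r_1-h)-U(r_1+h)\to j$, and the layer has volume $2h\,(|\partial B_{r_1}|+o(1))$. So the area of its graph over the layer, $\frac{1}{2h}\sqrt{4h^2+j_h^2}$ times the volume, tends to $|\partial B_{r_1}|\,j$, while the distance term there is $O(h)$. Therefore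
\[
\lim_{h\to0}J(U_he_1)=\int_{|x|\ne r_1}\big(\sqrt{1-|T|^2}+T\cdot\nabla U+g(U-F)\big)\,dx+|\partial B_{r_1}|\,j .
\]
For $r\ne r_1$, $T\cdot\nabla U+gU=-r^{1-n}(r^{n-1}sU)'$. Integrating over $r<r_1$ and over $r>r_1$, with $s(r_1)=1$ and $s=0$ near $r=0$ and $r=R$, we find
\[
\int_{|x|\ne r_1}(T\cdot\nabla U+gU)\,dx=-|\partial B_{r_1}|\big(U(r_1^-)-U(r_1^+)\big)=-|\partial B_{r_1}|\,j .
\]
So $J(U_he_1)\to m$, and by Lemma~\ref{lem:calibration} $J$ has no minimizer in $C^1(B)^k$.
\end{proof}

\begin{thebibliography}{9}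
\bibitem{Book} A printed mathematics book, in which the conjecture stated in Section~\ref{sec:intro} is posed.
\end{thebibliography}
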